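# Steiner triple systems of linear order with a prescribed automorphism group

All groups and all structures in these notes are finite.

## 1. Triple systems, block graphs, semiregular actions and matchings

**Steiner triple systems.** A *Steiner triple system* (STS) is a finite nonempty set $V$ of points together with a collection of 3-element subsets, called blocks, such that any two distinct points lie in exactly one block. Its *order* is $v=|V|$. If $x\ne y$ are points, the *third point on $x,y$* is the remaining point of the block containing them. Every point lies on $(v-1)/2$ blocks, and there are $v(v-1)/6$ blocks. Hence $v$ is odd and $v\equiv 1,3\pmod 6$; such $v$ are called *admissible*. Kirkman's theorem, which we use without proof, says that an STS of order $f$ exists for every $f\ge 1$ with $f\equiv 1,3\pmod 6$.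

*Examples.* One point with no blocks has order 1; three points with one block have order 3. For order 7, let $W=\mathbb Z_2^2$, let $F=\{p_a: 0\ne a\in\mathbb Z_2^2\}$, and take as blocks $F$ and the six triples $\{x,x+a,p_a\}$. This is the Fano plane. For order 9, take the points of $\mathbb Z_3^2$ and as blocks the triples of distinct points with $x+y+z=0$. If $x\neq y$, the third point is $-x-y$, which differs from $x$ and $y$, because $-x-y=x$ would give $y=-2x=x$. These 12 blocks are the lines of the affine plane of order 3.

**Subsystems.** A *subsystem* of an STS $V$ is a subset $S$ such that the third point on any two distinct points of $S$ is again in $S$. Intersections of subsystems are subsystems, so we may speak of the subsystem generated by a set of points. The empty set counts as a subsystem. In the Fano plane, each block is a subsystem of order 3.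

We use one standard fact: if $S\subsetneq T$ are subsystems, then
$$|T|\ge 2|S|+1. \tag{1}$$
Take $x\in T\setminus S$ and map each $y\in S$ to the third point on $x,y$. The map is injective. Its values are in $T$, are not $x$, and are not in $S$ (otherwise $x\in S$). So $T$ contains $S$, $x$, and $|S|$ further points. Now generate an STS of order $m$ by adding points one at a time, each outside what has been generated so far: after $j$ steps we have at least $2^j-1$ points, by (1). Hence an STS of order $m$ is generated by at most $\log_2(m+1)$ points.

**Strongly regular graphs.** A graph, neither complete nor edgeless, is *strongly regular* with parameters $(v_0,k_0,\lambda_0,\mu_0)$ if it has $v_0$ vertices, every vertex has $k_0$ neighbors, adjacent vertices have $\lambda_0$ common neighbors, and distinct nonadjacent vertices have $\mu_0$ common neighbors. Its *order* is $v_0$. The pentagon has parameters $(5,2,0,1)$.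

**Block graphs.** The *block graph* of an STS has the blocks as vertices, two being adjacent when they meet (necessarily in one point). For the system of order 9 above, two distinct blocks are disjoint exactly when they are parallel lines. There are four parallel classes of three lines, so the block graph is the complete 4-partite graph $K_{3,3,3,3}$, strongly regular with parameters $(12,9,6,9)$.

**Representation.** A group $G$ is *represented* by a structure $X$ (a graph, an STS, ...) if $\operatorname{Aut}X\cong G$. The STS of order 3 represents $S_3$; the pentagon represents the dihedral group of order 10.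

**Semiregular actions.** A permutation group $K$ on a set $W$ is *semiregular* if only the identity of $K$ fixes a point. Then all orbits have size $|K|$, so a nonempty $K$-invariant subset has at least $|K|$ elements. For example, $G$ acts semiregularly on $G\times\Lambda$ by $g(x,\lambda)=(gx,\lambda)$, for any set $\Lambda$.

**Perfect matchings and 1-factorizations.** A *perfect matching* of a set $W$ is a partition of $W$ into pairs. A *1-factorization* of the complete graph on $q$ vertices is a partition of all pairs into perfect matchings (there are $q-1$ of them). It exists for every even $q$. Take the vertices to be $\mathbb Z_{q-1}\cup\{\infty\}$ and let the matching number $l\in\mathbb Z_{q-1}$ consist of $\{\infty,l\}$ and the pairs $\{l+m,l-m\}$, $m\ne0$. As $q-1$ is odd, a pair $\{a,b\}\subset\mathbb Z_{q-1}$ lies in exactly the matching with $2l=a+b$. For $q=4$ this gives $\{\infty0,12\},\{\infty1,02\},\{\infty2,01\}$.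

## 2. Polynomial bounds for representing groups

It is known (E. Mendelsohn) that every group is represented by some STS and by some strongly regular graph. The known constructions have order exponential in $|G|$, roughly $2^{c|G|}$. Problem 5.25 of the book in which the problem is printed asks whether this can be made polynomial. *Is there a constant $c$ such that every group $G$ of order $n\geq 2$ is represented by (i) an STS of order $\le n^c$; (ii) a strongly regular graph of order $\le n^c$?* Here $n\ge2$ avoids degenerate cases.

Both answers are yes.

**Theorem 1.** Let $G$ be a group of order $n\ge2$. For every integer $v\equiv1,3\pmod 6$ with $v\ge552n$ there is an STS $V$ of order $v$ with $\operatorname{Aut}V\cong G$.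

**Theorem 2.** Let $G$ be a group of order $n\ge2$. For every $v\equiv1,3\pmod 6$ with $v\ge552n$ there is a strongly regular graph on $v(v-1)/6$ vertices with automorphism group isomorphic to $G$.

**Corollary.** The least admissible $v\ge552n$ satisfies $v\le552n+3\le554n$. So $G$ is represented by an STS of order $\le554n\le2^{10}n\le n^{11}$, and by a strongly regular graph of order $\le(554n)^2/6\le2^{16}n^2\le n^{18}$.

*Proof of the Corollary from the theorems.* Among consecutive integers, admissible ones occur at least every four steps, and $552n+3\le554n$ as $n\ge2$. Next, $554\le 2^{10}\le n^{10}$. Finally $v(v-1)/6\le v^2/6$, and $554^2/6=306916/6<51153<2^{16}\le n^{16}$. $\square$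

**Optimality in (i).** If $n=p$ is prime and a structure on $k$ points has automorphism group $\cong\mathbb Z_p$, then $\operatorname{Sym}(k)$ contains an element of order $p$, so $k\ge p=n$. Thus the linear bound in (i) is best possible up to the constant factor. For (ii) we claim only the quadratic upper bound; the same remark gives a linear lower bound.

## 3. The Fano plane as a doubled system

The STS of order 3 represents $S_3$, so a group can be represented on fewer points than it has elements; the difficulty is to serve all groups of a given order. Look at the Fano plane in the form given above, $V=W\cup F$ with $W=\mathbb Z_2^2$ and blocks $\{x,x+a,p_a\}$. For each $a$ the pairs $\{x,x+a\}$ form a perfect matching of $W$, and the point $p_a$ is a label for this matching.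

An automorphism fixing $F$ pointwise restricts to a permutation of $W$ commuting with the three translations $x\mapsto x+a$. If it sends $0$ to $b$, it sends $a$ to $b+a$ for all $a$, so it is a translation. The pointwise stabilizer of $F$ is therefore $G=\mathbb Z_2^2$, acting semiregularly on $W$ and trivially on $F$. So far $G$ is represented, but $\operatorname{Aut}V$ is bigger, for two reasons.

* Automorphisms can move points of $F$ while preserving $F$. Each of the six elements of $\operatorname{GL}_2(2)$ acts on $W$ and permutes the $p_a$ accordingly, so the stabilizer of $F$ as a set has order $4\cdot 6=24$.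
* $F$ is not the only subsystem of order 3. There are seven, one for each block, and $\operatorname{Aut}V=\operatorname{GL}_3(2)$, of order $168=7\cdot24$, permutes them transitively.

Relabeling the three matchings by the three points of $F$ does not help, since any labeling gives the same block $F$ and an isomorphic system. The system $F$ is too small. For large $F$ there are $f!$ labelings, and we shall see that almost all of them destroy both kinds of extra symmetry.

## 4. Doubling, and the pairs $\{x,gx\}$ with $g^2\ne1$

The natural first attempt imitates the Fano plane for general $G$. Take an STS $F$ of order $f$, a set $W$ with $|W|=f+1$ on which $G$ acts semiregularly, and put $v=2f+1$. Partition all pairs of $W$ into $f$ perfect matchings labeled by the points of $F$, so that the blocks are those of $F$ and the triples $\{x,y,p\}$ with $\{x,y\}$ in the matching of $p$. We want $G$ to act and to fix $F$ pointwise, so each matching must be $G$-invariant.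

This stops at once if some $g\in G$ has $g^2\neq 1$. The pair $\{x,gx\}$ lies in some matching of the partition. Applying $g$, the pair $\{gx,g^2x\}$ is in the same matching. Both contain $gx$, so $g^2x=x$, which contradicts semiregularity. Pure doubling works only for groups in which every nonidentity element is an involution.

The cure is to put such pairs into blocks that lie *inside* $W$. Suppose every point of $W$ lies on exactly $r$ blocks inside $W$. Then $N-1-2r$ pairs at each point remain to be matched, where $N=|W|$, so $f=N-1-2r$ and
$$v=N+f=2f+1+2r .$$
We keep $r$ small compared with $N$, so that $f$ stays slightly below $v/2$. This will matter: if $F'\neq F$ is another subsystem of order $f$, and $s=|F\cap F'|$, we shall see that $v\ge3f-2s$, so $s\ge(3f-v)/2$. When $f$ is near $v/2$, this forces $F\cap F'$ to be large. For $f\le v/3$ the inequality would say nothing.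

How do we remove unwanted symmetries? The matchings themselves, which we call *colors*, are built explicitly so that the pointwise stabilizer of $F$ is exactly $G$. The labeling of the colors by the points of $F$ is then taken at random. Unwanted subsystems and automorphisms are generated by about $\log_2 v$ points, so there are at most $N^{O(\log N)}$ candidates. Each candidate forces the random labeling to satisfy a condition of probability at most about $2^{-N/3}$. The point to be careful about is that the candidates have to be counted without reference to the labeling. For this we shall use an operation on $W\cup C$, where $C$ is the set of colors, in place of the operation of the STS.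

The proof has two halves: Sections 5–9 build the structure on $W$, and Sections 10–13 do the random labeling. Section 14 passes to graphs.

## 5. Parameters

**Purpose.** Given $n$ and an admissible $v\ge552n$, we choose $N$, $r$, $f$ with $v=N+f$, $f=N-1-2r$, $f$ admissible and $r$ small.

Let $t$ be the number of involutions of $G$ and $n-1-t=2h$; so $h$ is the number of pairs $\{a,a^{-1}\}$ with $a^2\ne1$. Let $q$ be the least even integer with $12qn-1-6h\ge v$. Since
$$12\cdot46\,n-1-6h<552n\le v,$$
we have $q>46$, so $q\ge48$. Define $\rho$ by
$$2\rho=12qn-1-6h-v .$$
The right side is even because $v$ is odd, and it is $\geq 0$, so $\rho\ge0$ is an integer. By minimality of $q$, $12(q-2)n-1-6h<v$, so $2\rho<24n$, that is, $2\rho\le24n-2$. Put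
$$N=6qn,\qquad r=3h+\rho,\qquad f=N-1-2r .$$
Then $N+f=12qn-1-6h-2\rho=v$. As $q$ is even, $12\mid N$. Hence $f=v-N\equiv v\pmod 6$, so $f\equiv1,3\pmod6$.

Since $2h\le n-1$, we get $2r=6h+2\rho\le3(n-1)+24n-2=27n-5$. Also $N\ge288n\ge576$, so $27n\le\frac{27}{288}N=\frac{3}{32}N$. Hence
$$f\ge N-27n+4>\tfrac{29}{32}N, \tag{2}$$
$$s_0:=\frac{f-1-2r}{2}=\frac N2-1-2r\ \ge\ \frac N2-27n+4\ >\ \tfrac{13}{32}N . \tag{3}$$

The two parts of $r$ have different sources. The $3h$ comes from the pairs $\{x,xa\}$ with $a^2\ne1$. The $\rho$ is an adjustable excess that lets us hit every admissible $v$.

## 6. Layers, and matchings of the set of layers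

**Purpose.** We set up $W$, reduce the search for $G$-invariant matchings of $W$ to matchings of a small index set $\Lambda$, and sort the edges over $\Lambda$.

Let
$$Q=\mathbb Z_q,\qquad P=Q\times\mathbb Z_3,\qquad \Lambda=P\times\{0,1\},\qquad W=G\times\Lambda,$$
so $|W|=6qn=N$. The second coordinate $\varepsilon$ in $\Lambda$ is read mod 2. The group acts by $g(x,\lambda)=(gx,\lambda)$. The sets $G\times\{\lambda\}$ are called *layers*, and we also write $\lambda$ for the layer.

**Classes.** For $\lambda\ne\mu$ in $\Lambda$ and $d\in G$ let
$$E(\lambda,\mu;d)=\{\{(x,\lambda),(xd,\mu)\}:x\in G\}=E(\mu,\lambda;d^{-1}).$$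
It is a $G$-invariant perfect matching between the layers $\lambda$ and $\mu$, and the $n$ sets $E(\lambda,\mu;d)$, $d\in G$, partition the pairs between the two layers. We call $E(\lambda,\mu;d)$ a *class* of the edge $\{\lambda,\mu\}$ of the complete graph $K_\Lambda$ on $\Lambda$. For an involution $a$, $E(\lambda;a)=\{\{(x,\lambda),(xa,\lambda)\}:x\in G\}$ is a $G$-invariant perfect matching of the layer $\lambda$.

*Example.* For $G=\mathbb Z_3$ the class $E(\lambda,\mu;1)$ joins $0,1,2$ in layer $\lambda$ to $1,2,0$ in layer $\mu$.

If $\Phi$ is a perfect matching of $\Lambda$ and we choose one class for each edge of $\Phi$, the union of the chosen classes is a $G$-invariant perfect matching of $W$. If every edge of $\Phi$ has the same number $m$ of available classes, we obtain $m$ such matchings that together use all of them, pairing off the classes of different edges by arbitrary bijections. This is how nearly all colors will be made.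

The edges of $K_\Lambda$ are of three types.

* ($\alpha$) $\{(i,0),(i,1)\}$ with $i\in P$. They form one perfect matching $\Psi$ of $\Lambda$.
* ($\beta$) $\{(i,\varepsilon),(j,\varepsilon')\}$ with $i\ne j$ having the same $\mathbb Z_3$-coordinate.
* ($\gamma$) $\{(i,\varepsilon),(j,\varepsilon')\}$ with $i,j$ having different $\mathbb Z_3$-coordinates.

**Type ($\beta$).** Let $J_1,\dots,J_{q-1}$ be a 1-factorization of the complete graph on $Q$, which exists as $q$ is even. Put
$$\mathcal M_l=\{\{(x,z),(y,z)\}:\{x,y\}\in J_l,\ z\in\mathbb Z_3\},$$
a perfect matching of $P$. Fix an orientation $i\to j$ of each edge of $\mathcal M_l$. The type-($\beta$) edges over $\mathcal M_l$ form two perfect matchings of $\Lambda$: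
$$\Phi_l=\{\{(i,\varepsilon),(j,\varepsilon)\}\},\qquad \Phi_l'=\{\{(i,\varepsilon),(j,\varepsilon+1)\}\}\qquad(\{i,j\}\in\mathcal M_l,\ \varepsilon\in\{0,1\}).$$

**Type ($\gamma$).** Let $\eta:\mathbb Z_q\to\mathbb Z_q$ be a bijection with $\eta(m)=2m$ for $m=0,1,\dots,23$. It exists, because the numbers $0,2,\dots,46$ are distinct mod $q$ as $q\ge48$. For $m\in\mathbb Z_q$ let $R_m$ be the graph on $P$ with the edges
$$\{(x,0),(x+m,1)\},\qquad \{(x,1),(x+m,2)\},\qquad\{(x,0),(x+\eta(m),2)\}\qquad(x\in Q).$$
Each vertex of $P$ has exactly one neighbor in each of the two other parts, so $R_m$ is a simple 2-regular graph, a disjoint union of cycles of length at least 3. Since $m\mapsto m$ and $\eta$ are bijections of $\mathbb Z_q$, the $R_m$ partition all pairs of points of $P$ with different $\mathbb Z_3$-coordinates. For $0\le m\le23$, $R_m$ is a disjoint union of triangles $\{(x,0),(x+m,1),(x+2m,2)\}$.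

**Lemma 1.** If $R$ is a simple 2-regular graph on $P$, then the edges $\{(i,\varepsilon),(j,\varepsilon')\}$ with $\{i,j\}\in E(R)$ and $\varepsilon,\varepsilon'\in\{0,1\}$ can be partitioned into four perfect matchings of $\Lambda$.

*Proof.* Orient every cycle of $R$, giving each $i$ a successor $i^+$. Cycles are properly 3-colorable, so color the vertices of $R$ properly with the three vectors
$$(0,0,1,1),\qquad(0,1,0,1),\qquad(0,1,1,0),$$
and let $\chi_i$ be the vector at $i$. For any two distinct ones $u,u'$ of these vectors, the map $\nu\mapsto(u(\nu),u'(\nu))$ is a bijection $\{1,2,3,4\}\to\{0,1\}^2$. The values are $00,01,10,11$ for the first and second vectors, $00,01,11,10$ for the first and third, and $00,11,01,10$ for the second and third. For $\nu=1,2,3,4$ put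
$$T_\nu=\{\{(i,\chi_i(\nu)),(i^+,1-\chi_{i^+}(\nu))\}:i\in P\}.$$
The vertex $(i,\varepsilon)$ is covered by the edge of $T_\nu$ toward $i^+$ exactly when $\varepsilon=\chi_i(\nu)$, and by the edge of $T_\nu$ coming from the predecessor of $i$ exactly when $\varepsilon=1-\chi_i(\nu)$. Exactly one of these holds, so $T_\nu$ is a perfect matching. For fixed $i$, the pair $(\chi_i(\nu),1-\chi_{i^+}(\nu))$ takes each of the four values once as $\nu$ varies, because $\chi_i\ne\chi_{i^+}$. So the four edges over $\{i,i^+\}$ are used once each. $\square$

*Example.* For a triangle $i_0,i_1,i_2$, the three vectors are all used, and all begin with 0. So $T_1$ consists of $\{(i_0,0),(i_1,1)\}$, $\{(i_1,0),(i_2,1)\}$, $\{(i_2,0),(i_0,1)\}$.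

## 7. The blocks inside $W$

**Purpose.** We construct a $G$-invariant set $\mathcal B$ of triples in $W$ such that two points lie in at most one of them, every pair $\{(x,\lambda),(xa,\lambda)\}$ with $a^2\ne1$ is covered, every point lies on exactly $r=3h+\rho$ triples, and what remains uncovered is evenly distributed enough to be colored.

**Inner blocks.** Let $A\subset G$ contain one element of each pair $\{a,a^{-1}\}$ with $a^2\ne1$, so $|A|=h$. Split $A=A_1\sqcup A_2$ with $|A_1|=\lceil h/2\rceil$. For $l=1,2$ choose $b_a\in G$ for $a\in A_l$ such that the $2|A_l|$ elements $b_a,\ a^{-1}b_a$ ($a\in A_l$) are distinct. This is possible greedily. Suppose $m\le\lceil h/2\rceil-1$ elements of $A_l$ have been treated and $U$ is the set of the $2m$ used values. For the next $a$ we need $b_a\notin U$ and $a^{-1}b_a\notin U$, that is, $b_a\notin U\cup aU$; and $b_a\ne a^{-1}b_a$ is automatic. This excludes at most $4m\le2h-2<n$ elements.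

For $l\in\{1,2\}$, $a\in A_l$, each oriented edge $i\to j$ of $\mathcal M_l$, $\varepsilon\in\{0,1\}$ and $x\in G$, take the two triples
$$\{(x,(i,\varepsilon)),(xa,(i,\varepsilon)),(xb_a,(j,\varepsilon))\},\qquad\{(x,(j,\varepsilon)),(xa,(j,\varepsilon)),(xb_a,(i,\varepsilon+1))\}.$$
In each, two points lie in a *base* layer and one in an *apex* layer. For each $a\in A$, every layer is the base layer exactly once and the apex layer exactly once. Indeed, along $i\to j$ the base–apex pairs run through the 4-cycle of layers
$$(i,0)\to(j,0)\to(i,1)\to(j,1)\to(i,0).$$
Now check what is covered.

* *Inside layers.* Every pair $\{(y,\lambda),(z,\lambda)\}$ with $y^{-1}z$ of order greater than 2 is covered exactly once: exactly one of $y^{-1}z$, $z^{-1}y$ is in $A$.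
* *Between layers.* In the direction base $\to$ apex, a triple covers a pair in the class of $b_a$ (from $x$ to $xb_a$) and one in the class of $a^{-1}b_a$ (from $xa$ to $xb_a$). Each edge of $\Phi_l$ and $\Phi_l'$, $l=1,2$, occurs as base $\to$ apex in exactly one direction. So on each such edge exactly $2|A_l|$ classes are covered, once each, and no other edge of $K_\Lambda$ is involved.
* *At a point.* For each $a\in A$, every point lies on exactly three triples: as $(x,\cdot)$ and as $(xa,\cdot)$ in its role as a base point, and once as apex. The two base triples are distinct because $a^2\ne1$.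

*Example.* Let $G=\mathbb Z_3$, $A=A_1=\{1\}$ and $b_1=0$. The triples $\{(x,\lambda),(x+1,\lambda),(x,\mu)\}$ cover all pairs in layer $\lambda$ and, from $\lambda$ to $\mu$, the classes $0$ and $-1=2$. The class $1$ remains free for a color.

**Transversal blocks.** Choose pairs $(d_\tau,d_\tau')\in G^2$, $1\le\tau\le\lceil n/2\rceil$, such that the $d_\tau$ are distinct, the $d'_\tau$ are distinct, and the $d_\tau^{-1}d_\tau'$ are distinct. Again this is greedy: take any new $d_\tau$; then $d_\tau'$ must avoid the elements $d_\sigma'$ and $d_\tau d_\sigma^{-1}d_\sigma'$ for $\sigma<\tau$, at most $2(\tau-1)\le n-1$ elements.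

Since $\rho\leq 12n-1<24\lceil n/2\rceil$, we may write $\rho=\sum_{m=0}^{23}u_m$ with $0\le u_m\le\lceil n/2\rceil$. For $0\le m\le23$, every triangle $\{i_0,i_1,i_2\}$ of $R_m$ (with $i_z$ in the part with $\mathbb Z_3$-coordinate $z$), $\varepsilon\in\{0,1\}$, $\tau\le u_m$ and $x\in G$, take
$$\{(x,(i_0,\varepsilon)),(xd_\tau,(i_1,\varepsilon)),(xd_\tau',(i_2,\varepsilon))\}.$$
The covered classes are $d_\tau$ from $i_0$ to $i_1$, $d'_\tau$ from $i_0$ to $i_2$, and $d_\tau^{-1}d'_\tau$ from $i_1$ to $i_2$. By the choice of the pairs, on each edge $\{(i,\varepsilon),(j,\varepsilon)\}$ with $\{i,j\}\in R_m$, $m\le23$, exactly $u_m$ classes are covered, once each. As the triangles of $R_m$ partition $P$, every point lies on $u_m$ of these blocks for each $m$, on $\rho$ in total.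

Let $\mathcal B$ be the set of all inner and transversal blocks. It is $G$-invariant, since $G$ multiplies $x$ from the left. Inner blocks involve only pairs inside layers and pairs over $\Phi_1,\Phi_1',\Phi_2,\Phi_2'$, of type ($\beta$); transversal blocks involve only pairs of type ($\gamma$). So two points lie in at most one member of $\mathcal B$, and every point lies on exactly $r=3h+\rho$ members.

## 8. The colors

**Purpose.** We partition all pairs of $W$ not covered by $\mathcal B$ into $G$-invariant perfect matchings of $W$, the *colors*. Let $C$ be the set of colors.

* *Inside layers.* The remaining pairs are those with $y^{-1}z$ an involution. For each involution $a$ take the color $\bigcup_{\lambda}E(\lambda;a)$.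
* *Type ($\alpha$).* For each $d\in G$ take $\psi_d=\bigcup_{i\in P}E((i,0),(i,1);d)$.
* *Type ($\beta$).* For $l\ge3$ all $n$ classes of each edge of $\Phi_l$ and $\Phi_l'$ are free: take $n$ colors from each of these two matchings. For $l=1,2$ each edge of $\Phi_l,\Phi_l'$ has $n-2|A_l|$ free classes: take $n-2|A_l|$ colors from each.
* *Type ($\gamma$), $m\notin\{0,\dots,23\}$.* Take $n$ colors from each of the four perfect matchings that Lemma 1 gives for $R_m$.
* *Type ($\gamma$), $0\le m\le23$.* Here the edges over $R_m$ are uneven: those with $\varepsilon\ne\varepsilon'$ have $n$ free classes, those with $\varepsilon=\varepsilon'$ have $n-u_m$. Over each triangle $\{i_0,i_1,i_2\}$ of $R_m$ the six edges with $\varepsilon\ne\varepsilon'$ form the hexagon with vertices, in cyclic order,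
$$(i_0,0),\ (i_1,1),\ (i_2,0),\ (i_0,1),\ (i_1,0),\ (i_2,1).$$
 The hexagon splits into two perfect matchings of its six vertices. Doing this for all triangles gives two perfect matchings of $\Lambda$. Use $u_m$ classes of every hexagon edge to make $u_m$ colors from each, $2u_m$ in total (note $u_m\le n$). Now every edge over $R_m$ has $n-u_m$ free classes, and Lemma 1 gives $4(n-u_m)$ colors that use them all.

Every pair in $W$ is now either in exactly one block of $\mathcal B$ or in exactly one color. At each point, $2r$ of the $N-1$ pairs are covered by $\mathcal B$ and each color takes one of the others, so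
$$|C|=N-1-2r=f .$$
(As a check, adding the numbers above gives $t+n+2n(q-1)-4h+4nq-2\rho=N-(n-t)-4h-2\rho=N-1-6h-2\rho$.)

For $c\in C$ let $\sigma_c$ be the involution of $W$ that interchanges the two ends of each pair of $c$. Since $c$ is $G$-invariant, $\sigma_c$ commutes with $G$.

**Special choice for $l=3,4$.** There was freedom in forming the colors from $\Phi_l,\Phi'_l$, and we now use it (recall $q-1\ge47$). Fix $1\ne g\in G$ and $i^*\in P$. Let $j_l$ be the partner of $i^*$ in $\mathcal M_l$; then $j_3\ne j_4$, because $\mathcal M_3$ and $\mathcal M_4$ have no common edge. Let $e_l=\{(i^*,0),(j_l,0)\}\in\Phi_l$. With $i\to j$ running over the oriented edges of $\mathcal M_l$, choose the colors from $\Phi_l'$ to be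
$$\varphi'_{l,d}=\bigcup_{i\to j,\ \varepsilon}E((i,\varepsilon),(j,\varepsilon+1);d)\qquad(d\in G),$$
and those from $\Phi_l$ to be
$$\varphi_{l,d}=\bigcup_{i\to j,\ \varepsilon}E((i,\varepsilon),(j,\varepsilon);d)\qquad(d\in G),$$
except that at the single edge $e_l$ the classes of $d=1$ and $d=g$ are interchanged between $\varphi_{l,1}$ and $\varphi_{l,g}$. This one deliberate defect is what the next step detects.

## 9. Permutations commuting with all color involutions

**Purpose.** We show that $G$ is everything that commutes with the colors. This will identify the pointwise stabilizer of $F$.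

**Lemma 2.** Let $K$ be the group of permutations of $W$ commuting with all $\sigma_c$, $c\in C$. Then $|K|\le n$; hence $K=G$.

*Proof.* Consider the graph on $W$ formed by all colored pairs. It is $f$-regular with $f>N/2$ by (2). Each component has at least $f+1>N/2$ vertices, so the graph is connected. If $\kappa\in K$ fixes $x$, then $\kappa\sigma_c(x)=\sigma_c\kappa(x)=\sigma_c(x)$, so the fixed point set of $\kappa$ is closed under all $\sigma_c$. By connectedness it is $\emptyset$ or $W$. Thus $K$ is semiregular.

For $l=3,4$ let $\pi_l=\sigma_{\psi_1}\sigma_{\varphi'_{l,1}}\sigma_{\varphi_{l,1}}$, the rightmost factor being applied first. Let $j$ be the $\mathcal M_l$-partner of $i$. Then $\pi_l$ acts by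
$$(x,(i,\varepsilon))\mapsto(x',(j,\varepsilon))\mapsto(x',(i,\varepsilon+1))\mapsto(x',(i,\varepsilon)).$$
In the first step $x'=x$ unless $\{(i,\varepsilon),(j,\varepsilon)\}=e_l$. If this edge is $e_l$, then $\varphi_{l,1}$ contains the class of $g$ there, and $x'=xg$ or $x'=xg^{-1}$ according to the orientation, so $x'\ne x$. In the second step, $\varphi'_{l,1}$ joins $(y,(i,\varepsilon))$ to $(y,(j,\varepsilon+1))$ whichever way the edge is oriented, because $\varepsilon$ is read mod 2. The third step is $\psi_1$. So the set of points moved by $\pi_l$ is exactly the union of the two layers of $e_l$.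

Every element of $K$ commutes with $\pi_l$, so $K$ preserves the set of points moved by $\pi_l$. Hence $K$ preserves the intersection of these sets for $l=3$ and $l=4$. As $j_3\ne j_4$, this intersection is the layer $(i^*,0)$, a set of size $n$. By semiregularity $|K|\le n$. Since $G\le K$ and $|G|=n$, we get $K=G$. $\square$

## 10. The systems $V_\theta$ and closed sets in $W\cup C$

**Purpose.** We glue $F$ to $W$ by a labeling $\theta$, reduce Theorem 1 to avoiding two bad events, and set up a closure operation that does not depend on $\theta$.

Let $F$ be any STS of order $f$, disjoint from $W$; it exists by Kirkman's theorem. For a bijection $\theta:C\to F$ let $V_\theta$ have point set $W\cup F$ and as blocks the blocks of $F$, the triples in $\mathcal B$, and the triples $\{x,y,\theta(c)\}$ for $c\in C$ and $\{x,y\}\in c$.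

This is an STS of order $N+f=v$. Two points of $F$ lie in one block of $F$. A point $x\in W$ and $\theta(c)$ lie only in $\{x,\sigma_c(x),\theta(c)\}$. Two points of $W$ lie either in one block of $\mathcal B$ or in one color. The set $F$ is a subsystem, and $G$ acts on $V_\theta$ by automorphisms fixing $F$ pointwise.

**Step 1: the pointwise stabilizer of $F$ in $\operatorname{Aut}V_\theta$ is exactly $G$.** Let $\alpha\in\operatorname{Aut}V_\theta$ fix $F$ pointwise. It maps the block $\{x,\sigma_c(x),\theta(c)\}$ to $\{\alpha(x),\alpha(\sigma_c(x)),\theta(c)\}$, so $\alpha\sigma_c(x)=\sigma_c\alpha(x)$. Thus $\alpha|_W\in K=G$ by Lemma 2, and $\alpha$ is determined by $\alpha|_W$.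

So it remains to find $\theta$ such that

1. $F$ is the only subsystem of order $f$ in $V_\theta$;
2. every automorphism of $V_\theta$ preserving $F$ fixes $F$ pointwise.

Then every automorphism preserves $F$ by 1, fixes it pointwise by 2, and lies in $G$ by Step 1. We take $\theta$ uniformly at random among the $f!$ bijections and show that failure of 1 and failure of 2 each have probability less than $\frac12$.

**The operation on $W\cup C$.** For distinct $x,y\in W$ let $x*y$ be the third point of the block of $\mathcal B$ containing $x,y$ if there is one, and otherwise the color containing $\{x,y\}$. For $x\in W$, $c\in C$ let $x*c=c*x=\sigma_c(x)$. Nothing is defined for two elements of $C$. With $C$ identified with $F$ via $\theta$, this is the third-point operation of $V_\theta$ whenever at least one argument is in $W$, but its definition does not mention $\theta$. For $x\in W$ and $y\ne x$ we have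
$$x*(x*y)=y. \tag{4}$$
Indeed, if $\{x,y,z\}\in\mathcal B$, then $x*z=y$. If $\{x,y\}$ has color $c$, then $x*c=y$. And if $y=c\in C$, then $\{x,\sigma_c(x)\}$ has color $c$.

**Closed sets.** Call $Y\subseteq W\cup C$ *closed* if $x\in Y\cap W$ and $y\in Y\setminus\{x\}$ imply $x*y\in Y$. Intersections of closed sets are closed, so every set generates a closed set. For example, if $\{x,y\}$ has color $c$, then $\{x,y,c\}$ is closed. Any subset of $C$ is closed.

**Lemma 3.** (a) If $Y\subset Y'$ are closed and $w\in(Y'\setminus Y)\cap W$, then $|Y'|\ge2|Y|+1$. (b) If a closed set $Y$ is generated by $Y\cap W$, it is generated by at most $\log_2(|Y|+1)$ elements of $Y\cap W$.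

*Proof.* (a) The map $y\mapsto w*y$, $y\in Y$, is injective by (4), and its values are in $Y'\setminus\{w\}$. We show that no value $z=w*y$ is in $Y$. Suppose $z\in Y$. If $y\in W$, then $w=y*z$, by (4) and $y*w=z$; so $w\in Y$, a contradiction. If $y\in C$, then $z=\sigma_y(w)\in W\cap Y$ and $w=\sigma_y(z)=z*y\in Y$, a contradiction. So $Y'$ contains $Y$, $w$ and $|Y|$ further elements.

(b) Start with the empty set and add successively elements of $Y\cap W$ not yet in the closure of the earlier ones. By (a), after $j$ steps the closure has at least $2^j-1$ elements. When no element of $Y\cap W$ is left outside, the closure is $Y$. So the number $j$ of steps satisfies $2^j-1\le|Y|$. $\square$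

Put $k=\lfloor\log_2(v+1)\rfloor$. Since $|W\cup C|=v$, a nonempty closed set generated by elements of $W$ is generated by a sequence in $W^k$ (repetitions allowed). So there are at most $N^k$ nonempty closed sets of this kind. Likewise, a nonempty subsystem of $F$ is generated by at most $\log_2(f+1)$ points, so $F$ has at most $f^k$ nonempty subsystems.

## 11. A second subsystem of order $f$

**Purpose.** We bound the probability of bad event 1: $V_\theta$ has a subsystem $F'\ne F$ of order $f$.

**Step 2: the intersection is large.** Let $S=F\cap F'$, $s=|S|$ and $U=F'\cap W$. As $|F'|=|F|$ and $F'\neq F$, we have $U\ne\emptyset$ and there is $x\in F\setminus F'$. For $y\in F'\setminus F$ the third point on $x,y$ lies outside $F$ (otherwise $y\in F$) and outside $F'$ (otherwise $x\in F'$). Different $y$ give different third points. Hence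
$$v\ge|F\cup F'|+|F'\setminus F|=(2f-s)+(f-s)=3f-2s .$$
Since $v=2f+1+2r$, this gives $2s\ge f-1-2r=2s_0$, so $s\ge s_0>0$. On the other hand $S$ is a proper subsystem of $F$, so $s\le(f-1)/2$ by (1).

**Step 3: few candidates.** Let $D=\theta^{-1}(S)\subseteq C$ and $Y=U\cup D$. Under the identification of $C$ with $F$, the set $Y$ is $F'$, so $Y$ is closed. It is generated by $U=Y\cap W$: take any $u\in U$; for $d\in D$ we have $u*d\in U$ and $d=u*(u*d)$. So $Y$ is one of at most $N^k$ sets, and $D=Y\cap C$ is one of at most $N^k$ sets, in a list that does not depend on $\theta$. And $S$ is one of at most $f^k$ nonempty subsystems of $F$.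

**Step 4: each candidate is unlikely.** For given $D,S$ with $|D|=|S|=s$, $s_0\le s\le(f-1)/2$, the set $\theta(D)$ is a uniformly random $s$-subset of $F$, so
$$\Pr(\theta(D)=S)=\binom fs^{-1}\le\left(\frac sf\right)^s\le2^{-s}\le2^{-s_0},$$
where $\binom fs=\prod_{i=0}^{s-1}\frac{f-i}{s-i}\ge(f/s)^s$. The union bound gives
$$\Pr(\text{bad }1)\le N^kf^k2^{-s_0}\le N^{2k}2^{-s_0}. \tag{5}$$

## 12. Automorphisms that move points of $F$

**Purpose.** We bound the probability of bad event 2: some $\alpha\in\operatorname{Aut}V_\theta$ has $\alpha(F)=F$ and $\alpha|_F\ne1$.

**Step 5: few candidates.** Replacing $\alpha$ by a suitable power, we may assume that $\beta=\alpha|_F$ has prime order $\ell$. Put $\gamma=\theta^{-1}\beta\theta\in\operatorname{Sym}(C)$. Consider $\mathcal W=(W\cup C,*)$, and let an automorphism of $\mathcal W$ be a permutation that preserves $W$, $C$ and $*$. The permutation $\alpha|_W\cup\gamma$ is an automorphism of $\mathcal W$. Indeed $\alpha(W)=W$, so $\alpha$ permutes the blocks lying inside $W$, and these are exactly the members of $\mathcal B$. Moreover $\alpha$ maps $\{x,y,\theta(c)\}$ to $\{\alpha(x),\alpha(y),\theta(\gamma(c))\}$, so it maps pairs of color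 $c$ to pairs of color $\gamma(c)$.

The set of elements fixed by an automorphism of $\mathcal W$ is closed. The set $W\cup C$ is generated by $W$, since every color contains a pair; so by Lemma 3(b) it is generated by at most $k$ elements of $W$. Two automorphisms that agree on these generators differ by an automorphism whose fixed set is everything, so they are equal. As the images of the generators lie in $W$, we get $|\operatorname{Aut}\mathcal W|\le N^k$. So $\gamma$ is one of at most $N^k$ permutations, in a list that does not depend on $\theta$. In the same way, $F$ is generated by at most $k$ points and $|\operatorname{Aut}F|\le f^k$, so $\beta$ is one of at most $f^k$ permutations.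

**Step 6: each candidate is unlikely.** Fix $\gamma\in\operatorname{Sym}(C)$ and $\beta\in\operatorname{Aut}F$ of prime order $\ell$. If $\theta_0\gamma\theta_0^{-1}=\beta$, then the bijections $\theta$ with $\theta\gamma\theta^{-1}=\beta$ are exactly the $\mu\theta_0$ with $\mu$ in the centralizer $C_{\operatorname{Sym}(F)}(\beta)$. So their number is $0$ or $|C_{\operatorname{Sym}(F)}(\beta)|$. Let $\beta$ have $\phi$ fixed points and $z$ cycles of length $\ell$; then the centralizer has order $\phi!\,z!\,\ell^z$. The fixed points form a proper subsystem of $F$ (possibly empty), so $\phi\le(f-1)/2$ and $z\ell=f-\phi\ge(f+1)/2$. Hence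
$$\frac{f!}{|C_{\operatorname{Sym}(F)}(\beta)|}=\binom f\phi\frac{(z\ell)!}{z!\,\ell^z}\ \ge\ \frac{(z\ell)!}{z!\,\ell^z}=\prod_{1\le i\le z\ell,\ \ell\nmid i}i ,$$
because $z!\,\ell^z=\ell\cdot2\ell\cdots z\ell$ is the product of the multiples of $\ell$ up to $z\ell$. The last product has $z(\ell-1)\ge z\ell/2\ge(f+1)/4$ distinct positive integer factors, so it is at least $M!$ with
$$M=\left\lceil\frac{f+1}4\right\rceil .$$
Thus $\Pr(\theta\gamma\theta^{-1}=\beta)\le1/M!$, and the union bound gives
$$\Pr(\text{bad }2)\le N^kf^k/M!\le N^{2k}/M!. \tag{6}$$

## 13. The numbers, and the end of the proof of Theorem 1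

**Purpose.** We show that the bounds (5) and (6) are both less than $\frac12$.

Let $y=\log_2N$. As $v+1=2N-2r\le2N$, we have $k\le y+1$ and $N^{2k}\le2^{2y(y+1)}$.

**Step 7: $2y(y+1)+1<\frac{13}{32}N$ for all $N\ge576$.** At $N=576=2^6\cdot3^2$ we have $y=6+2\log_23<9.18$, so the left side is less than $2\cdot9.18\cdot10.18+1<188$, while the right side is $234$. The derivative of the left side with respect to $N$ is
$$\frac{2(2y+1)}{N\ln2}.$$
It is decreasing for $N\ge576$, since $(2y+1)/N$ has derivative $(2/\ln2-2y-1)/N^2<0$. At $N=576$ it is less than $0.1<\frac{13}{32}$. So the right side grows faster than the left side from $N=576$ on.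

**Step 8: bad event 1.** By (5), (3) and Step 7, $\Pr(\text{bad }1)\le2^{2y(y+1)-s_0}<\frac12$.

**Step 9: bad event 2.** By (2), $M\ge(f+1)/4>\frac{29}{128}N>130$. Since $e^M\ge M^M/M!$, we have $M!\ge(M/e)^M$, and $M/e>130/e>32$. So
$$M!\ge32^M=2^{5M}>2^{145N/128}>2^N .$$
By (6) and Step 7, $\Pr(\text{bad }2)<2^{2y(y+1)-N}<\frac12$.

So some bijection $\theta$ avoids both bad events. For this $\theta$, every automorphism of $V_\theta$ preserves $F$, the unique subsystem of order $f$. It then fixes $F$ pointwise, and it lies in $G$ by Step 1. Hence $\operatorname{Aut}V_\theta\cong G$, and Theorem 1 is proved. $\blacksquare$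

## 14. Block graphs

**Purpose.** We transfer Theorem 1 to strongly regular graphs by recovering an STS from its block graph. Let $V$ be an STS of order $v>15$ and $\Gamma$ its block graph, which has $v(v-1)/6$ vertices.

Some lower bound on $v$ is needed. For $v=9$ the block graph found in Section 1 is $K_{3,3,3,3}$, with $(3!)^4\cdot4!=31104$ automorphisms. The STS of order 9 has far fewer: it is generated by three points not on a line, so it has at most $9\cdot8\cdot6=432$ automorphisms.

**Step 10: $\Gamma$ is strongly regular with parameters**
$$\left(\frac{v(v-1)}6,\ \frac{3(v-3)}2,\ \frac{v+3}2,\ 9\right).$$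
Each of the three points of a block lies on $\frac{v-1}2-1$ other blocks, and no other block meets it in two points. So a block meets $3\left(\frac{v-1}2-1\right)=\frac{3(v-3)}2$ others.

Let $B,B'$ meet in $p$. Common neighbors through $p$ are the other $\frac{v-1}2-2$ blocks on $p$. A common neighbor not through $p$ joins a point $b\in B\setminus\{p\}$ to a point $b'\in B'\setminus\{p\}$. Conversely, for each of the four choices of $(b,b')$ the block through $b,b'$ is neither $B$ nor $B'$, so it meets $B$ only in $b$ and $B'$ only in $b'$. Hence it does not contain $p$, and the four blocks are distinct. The total is $\frac{v-1}2-2+4=\frac{v+3}2$.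

If $B,B'$ are disjoint, the common neighbors are the blocks joining a point of $B$ to a point of $B'$. By the same argument these are 9 distinct blocks.

Finally, $\Gamma$ has edges, and it is not complete: the number of blocks not meeting a given block is $\frac{v(v-1)}6-1-\frac{3(v-3)}2=\frac{(v-3)(v-7)}6>0$.

**Step 11: the cliques of size $(v-1)/2$ are exactly the pencils.** The *pencil* of a point is the set of the $(v-1)/2$ blocks on it; it is a clique of $\Gamma$. Let $\mathcal Q$ be a nonempty clique whose blocks have no common point, and let $B\in\mathcal Q$. For each $p\in B$ there is $B'\in\mathcal Q$ with $p\notin B'$. All members of $\mathcal Q$ on $p$ meet $B'$, and they do so in distinct points, because two different blocks on $p$ share only $p$. So at most 3 members of $\mathcal Q$ contain $p$, one of which is $B$. Every other member of $\mathcal Q$ meets $B$ in one of its three points, hence $|\mathcal Q|\le1+3\cdot2=7$. As $(v-1)/2>7$, a clique of size $(v-1)/2$ must have a common point, so it is contained in a pencil and equals it. Two points have only one common block, so the $v$ pencils are distinct.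

**Step 12: $\operatorname{Aut}\Gamma\cong\operatorname{Aut}V$.** By Step 11, every automorphism of $\Gamma$ permutes the pencils, so it induces a permutation of the points of $V$. A block, seen as a vertex of $\Gamma$, lies in exactly three pencils, those of its points. So the induced permutation maps the three points of a block to the three points of the image block. Thus it is an automorphism of $V$, and it determines the graph automorphism. Conversely, $\operatorname{Aut}V$ acts on $\Gamma$ by automorphisms, and faithfully, because points correspond to pencils. An automorphism of $V$ induces itself on the points in this way, so the two assignments are inverse to each other and compatible with composition.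

Now take for $V$ a system given by Theorem 1. Since $v\ge552n>15$, its block graph is a strongly regular graph on $v(v-1)/6$ vertices with automorphism group $\cong G$. This proves Theorem 2. $\blacksquare$

With the Corollary of Section 2, the answer is yes for both (i) and (ii): for instance $c=11$ works in (i) and $c=18$ in (ii).
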